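\title{Maps from complex Stiefel manifolds to unitary groups:\\ the degree on the bottom cell}

\begin{abstract}
Let $W_{n,k}=U(n)/U(n-k)$ be the complex Stiefel manifold and $\pi\colon U(n)\to W_{n,k}$ the quotient map. For every map $\varphi\colon W_{n,k}\to U(n)$, the composite $\pi\varphi$ acts on $H_{2(n-k)+1}(W_{n,k};\mathbb Z)\cong\mathbb Z$ by a multiple of $(n-k)!$. We ask whether the value $(n-k)!$ is attained. It is attained when $k=1$ or $n-k\le 2$. It is not attained when $n-k=3$ and $k\ge2$: there the integer is always divisible by $12$. The smallest counterexample is $W_{5,2}$. The proof compares relative Chern classes and Steenrod squares on a test space built from the action of $U(n)$ on $W_{n,k}$.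
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $1\le k<n$ and $m=n-k$. Regard $U(m)$ as the subgroup of $U(n)$ acting on the first $m$ coordinates, and let
\[
W_{n,k}=U(n)/U(m),\qquad \pi\colon U(n)\to W_{n,k}.
\]
Sending $gU(m)$ to the last $k$ columns of $g$ identifies $W_{n,k}$ with the Stiefel manifold of orthonormal $k$-frames in $\mathbb C^n$. It is $2m$-connected, and its bottom cell is the sphere $S^{2m+1}=U(m+1)/U(m)$, so that $H_{2m+1}(W_{n,k};\mathbb Z)\cong\mathbb Z$. For a map $\varphi\colon W_{n,k}\to U(n)$ let $\deg\varphi$ be the integer by which $\pi\varphi$ acts on this group; we call it the \emph{degree on the bottom cell}.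

A section of $\pi$, that is, a continuous way of completing $k$-frames to bases, has degree $1$. In general the bottom cell alone restricts the degree. The fibration $U(m)\to U(n)\to W_{n,k}$ gives an exact sequence
\begin{equation}\label{eq:les}
\pi_{2m+1}(U(n))\xrightarrow{\ \pi_*\ }\pi_{2m+1}(W_{n,k})\to\pi_{2m}(U(m))\to\pi_{2m}(U(n)).
\end{equation}
By Bott's theorems $\pi_{2m}(U(n))=0$ for $n>m$ and $\pi_{2m}(U(m))\cong\mathbb Z/m!$, and the Hurewicz theorem identifies $\pi_{2m+1}(W_{n,k})$ with $H_{2m+1}(W_{n,k};\mathbb Z)\cong\mathbb Z$. So the image of $\pi_*$ is $m!\,\mathbb Z$. Since $U(n)$ is connected, every $\varphi$ is homotopic to a based map by a left translation, and therefore $m!$ divides $\deg\varphi$. This bound is sharp on the bottom cell, and one asks whether it is sharp on the whole manifold.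

\medskip
\noindent\textbf{Question.} \emph{Is there, for all $n$ and $k$, a map $\varphi\colon W_{n,k}\to U(n)$ of degree $(n-k)!$ on the bottom cell?}
\medskip

The first evidence points to a positive answer. For $k=1$ the manifold is its own bottom cell. For $m=1$ and $m=2$ the map can be written down. And if the target $U(n)$ is replaced by the stable group $U$, a map with the required effect on cohomology exists for all $n$ and $k$ (Remark~\ref{rem:stable}). Nevertheless the answer is no.

\begin{theorem}\label{thm:A}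
A map $\varphi\colon W_{n,k}\to U(n)$ of degree $m!$ on the bottom cell exists if $k=1$, or $m=1$, or $m=2$.
\end{theorem}

\begin{theorem}\label{thm:B}
Let $m=3$ and $k\ge2$, so that $n\ge5$. For every map $\varphi\colon W_{n,k}\to U(n)$ the degree of $\pi\varphi$ on $H_7(W_{n,k};\mathbb Z)$ is divisible by $12$. In particular no map of degree $3!=6$ exists.
\end{theorem}

Thus for $n-k\le3$ the map exists if and only if $n-k\le2$ or $k=1$. It exists for all $(n,k)$ with $n\le4$, and $(5,2)$ is the only failure with $n=5$. The cases $m\ge4$, $k\ge2$ are not decided here, and we do not claim that the value $12$ is attained.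

The proof of Theorem~\ref{thm:B} runs as follows. A map $\varphi$ defines a rank $n$ bundle on $\Sigma W_{n,k}$, whose class $\xi$ in $K$-theory has a coordinate $u$ with $\deg\varphi=-6u$ (Section~\ref{sec:K}). We embed $\Sigma W_{n,k}$ in a space $Z$ over which $\xi$ extends to a virtual bundle with computable Chern classes. Because $\xi$ has rank $n$, the Chern classes above $c_n$ lift to relative classes that still obey Wu's formulas, and these formulas force $u$ to be even. Section~\ref{sec:rel} states the properties of the relative classes and settles $W_{5,2}$ by hand; Sections~\ref{sec:test} and~\ref{sec:coef} establish the properties; Section~\ref{sec:chase} treats $n\ge6$.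

\section{Cohomology and the degree}\label{sec:coh}

Cohomology has integer coefficients unless others are shown. The cone $CY$ and the suspension $\Sigma Y=CY/Y$ are unreduced, points of $CY$ are written $[y,t]$, and $\sigma\colon\tilde H^{*}(Y)\to H^{*+1}(CY,Y)=\tilde H^{*+1}(\Sigma Y)$ is the coboundary isomorphism. For based complexes $\Sigma Y\simeq S^1\wedge Y$, and we use $\sigma$ for $S^1\wedge Y$ as well. Cup products of classes of positive degree vanish in a suspension. For a map $Y'\to Y$, the pair $(Y,Y')$ means the mapping cylinder together with its end $Y'$; a commutative square of maps induces a map of such pairs, and a homotopy through commutative squares induces a homotopy of maps of pairs.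

Let $EU(n)$ be a contractible free right $U(n)$-space with base point $e_0$. For $0\le m\le n$ take $BU(m)=EU(n)/U(m)$. The fiber of $BU(m)\to BU(n)$ over the base point is $W=U(n)/U(m)$, and its inclusion gives a map of pairs
\[
\iota\colon (CW,W)\to(BU(n),BU(m)).
\]
The restriction $H^*(BU(n))=\mathbb Z[c_1,\dots,c_n]\to H^*(BU(m))=\mathbb Z[c_1,\dots,c_m]$ is onto and kills $c_a$ for $a>m$. Hence $H^*(BU(n),BU(m))$ maps isomorphically, as a module over $H^*(BU(n))$, onto the ideal
\[
I=(c_{m+1},\dots,c_n)\subset H^*(BU(n)).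
\]
Since $I$ is generated by variables, each monomial of an element of $I$ lies in $I$. The same statements hold with coefficients in $\mathbb Q$ or $\mathbb F_2$. For $m<a\le n$ define $y_{2a-1}\in H^{2a-1}(W)$ by $\sigma y_{2a-1}=\iota^*c_a$.

For $m=0$ we have $W=U(n)$, and we write $x_{2a-1}$ for $y_{2a-1}$. As $BU(0)=EU(n)$ is contractible, $\iota$ induces a map $\varepsilon\colon\Sigma U(n)\to BU(n)$ with $\varepsilon^*c_a=\sigma x_{2a-1}$. For $\varphi\colon Y\to U(n)$ the composite $\varepsilon\circ\Sigma\varphi$ classifies the bundle on $\Sigma Y$ with clutching function $\varphi^{\pm1}$, the sign depending only on the order of the two cones. We recall that $H^*(U(n))$ is the exterior algebra $\Lambda(x_1,x_3,\dots,x_{2n-1})$ and that the $x_{2a-1}$ are \emph{primitive}: the multiplication of $U(n)$ pulls $x_{2a-1}$ back to $x_{2a-1}\otimes1+1\otimes x_{2a-1}$. For maps $\varphi,\varphi'\colon Y\to U(n)$ and their pointwise products and inverses this gives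
\begin{equation}\label{eq:prim}
(\varphi\varphi')^*x_{2a-1}=\varphi^*x_{2a-1}+\varphi'^*x_{2a-1},\qquad(\varphi^{-1})^*x_{2a-1}=-\varphi^*x_{2a-1}.
\end{equation}

The map $EU(n)\to BU(m)$ over $BU(n)$ restricts to $\pi$ on fibers, so $\pi^*y_{2a-1}=x_{2a-1}$ for $a>m$. The monomials in $x_1,\dots,x_{2m-1}$ restrict to a basis of $H^*(U(m))$, so by the Leray--Hirsch theorem $\pi^*$ is injective and these monomials are a basis of $H^*(U(n))$ over $\pi^*H^*(W)$. They are also a basis over the subring $\Lambda(x_{2m+1},\dots,x_{2n-1})\subset\pi^*H^*(W)$, so the two subrings agree: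
\[
H^*(W)=\Lambda(y_{2m+1},\dots,y_{2n-1}).
\]
Since $H^{2m+1}(W)$ is dual to $H_{2m+1}(W)$, the degree is determined by
\begin{equation}\label{eq:deg}
\varphi^*x_{2m+1}=(\deg\varphi)\,y_{2m+1}.
\end{equation}
By \eqref{eq:prim} the degrees that occur form a subgroup of $m!\,\mathbb Z$; the question is whether it is the whole group, and signs play no role in it.

\section{Three families where the degree $m!$ is attained}\label{sec:A}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
\emph{The case $k=1$.} Here $W=S^{2m+1}$. By \eqref{eq:les}, $m!$ times the identity class lies in the image of $\pi_*$, and a representative of a preimage is the required map.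

The other two cases rest on one observation: if $\omega\colon U(n)\to U(n)$ is a homomorphism with $\omega(h)=h$ for $h\in U(m)$, then $gh\,\omega(gh)^{-1}=gh\,h^{-1}\omega(g)^{-1}=g\,\omega(g)^{-1}$, so $g\,\omega(g)^{-1}$ depends only on the coset $gU(m)$.

\emph{The case $m=1$.} Take $\omega(g)=\mathrm{diag}(\det g,1,\dots,1)$ and $\varphi(gU(1))=g\,\omega(g)^{-1}$. As $\omega(g)\in U(1)$, the map $\varphi$ is a section of $\pi$, and its degree is $1=1!$.

\emph{The case $m=2$.} On $U(2)$ complex conjugation agrees with an inner automorphism up to a determinant factor. Let $J_2=\begin{pmatrix}0&1\\-1&0\end{pmatrix}$. For any invertible $2\times2$ matrix $M$,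
\[
M=\begin{pmatrix}a&b\\c&d\end{pmatrix},\qquad J_2MJ_2^{-1}=\begin{pmatrix}d&-c\\-b&a\end{pmatrix}=(\det M)\,(M^{T})^{-1}.
\]
For $M=\bar h$ with $h\in U(2)$ this reads $J_2\bar hJ_2^{-1}=(\det h)^{-1}h$. Put $J=\mathrm{diag}(J_2,1_{n-2})$ and define homomorphisms $U(n)\to U(n)$ by
\[
\omega(g)=J\bar gJ^{-1},\qquad D(g)=\mathrm{diag}(\det g,\det g,1,\dots,1).
\]
Then $hD(h)^{-1}=\omega(h)\in U(2)$ for $h\in U(2)$, and the values of $D$ are central in $U(2)$. Put $\varphi(gU(2))=g\,D(g)^{-1}\omega(g)^{-1}$. This is well defined, since for $h\in U(2)$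
\[
gh\,D(h)^{-1}D(g)^{-1}\omega(h)^{-1}\omega(g)^{-1}=g\,\omega(h)D(g)^{-1}\omega(h)^{-1}\omega(g)^{-1}=g\,D(g)^{-1}\omega(g)^{-1}.
\]
Now $D^*x_5=0$ because $D$ factors through $U(1)$. Conjugation by $J$ is homotopic to the identity, and $c_3(\bar V)=-c_3(V)$ for a complex bundle $V$, so $\omega^*x_5=-x_5$. By \eqref{eq:prim}, $\pi^*\varphi^*x_5=x_5-0-(-x_5)=\pi^*(2y_5)$. As $\pi^*$ is injective, the degree is $2=2!$.
\end{proof}

\section{The $K$-theory of $W$ and the stable problem}\label{sec:K}

We use representable $K$-theory: $\tilde K^0(Y)=[Y,BU]$ for connected $Y$, and $K^0(Y,Y')=\tilde K^0(Y/Y')$, so that a relative class has Chern classes in $H^*(Y,Y')$. For a connected finite complex $Y$ we have $K^{-1}(Y)=\tilde K^0(\Sigma Y)$, and clutching gives a bijection $[Y,U]\cong K^{-1}(Y)$. The total Chern class and the Chern character are related by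
\begin{equation}\label{eq:cch}
c=\exp\sum_{s\ge1}(-1)^{s-1}(s-1)!\,ch_s ;
\end{equation}
both sides turn sums into products, and for a line bundle with $c_1=x$ this is the series of $\log(1+x)$. On a suspension products vanish, so $c_s=(-1)^{s-1}(s-1)!\,ch_s$.

We want generators of $K^{-1}(W)$ that play the role of the $y_{2a-1}$, and we construct them in the same way, from $K$-theoretic analogues of Chern classes. In this section $m$ is arbitrary until further notice. Let $V$ be the universal bundle on $BU(n)$ and put, for $1\le i\le n$,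
\[
\gamma^i=\sum_{l=0}^i(-1)^{i-l}\binom{n-l}{i-l}\Lambda^lV .
\]
If $V$ is split into line bundles $L_1,\dots,L_n$, then $\sum_i\gamma^it^i=\prod_j(1+(L_j-1)t)$ with $\gamma^0=1$, because $\prod_j(1-t+tL_j)=\sum_l\Lambda^lV\,t^l(1-t)^{n-l}$. So $\gamma^i$ is the $i$-th elementary symmetric function of the $L_j-1$. It comes from a virtual representation of $U(n)$ whose character on the maximal torus of $U(m)$, where only $m$ of the $L_j-1$ are nonzero, vanishes for $i>m$. Hence $\gamma^i$ restricts to $0$ on $BU(m)$ for $i>m$, and by the exact sequence of the pair it lifts to a class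
\[
\tilde\gamma^i\in K^0(BU(n),BU(m)),\qquad m<i\le n .
\]
We fix such lifts. The choice does not affect Chern classes: since $H^*(BU(n),BU(m))$ injects into $H^*(BU(n))$, the Chern classes of an integral combination of the $\tilde\gamma^i$ are those of the same combination of the $\gamma^i$, which therefore lie in $I$. Put
\[
\beta_i=\iota^*\tilde\gamma^i\in K^0(CW,W)=K^{-1}(W).
\]

To compute Chern characters, recall the Stirling numbers of the second kind, defined by $(e^x-1)^l=l!\sum_sS(s,l)x^s/s!$. They are integers, $S(s,l)=0$ for $s<l$, $S(l,l)=1$, and the recurrence $S(s,l)=lS(s-1,l)+S(s-1,l-1)$ gives $\sum_sS(s,l)x^s=x^l/\prod_{j=1}^l(1-jx)$. Define polynomials $G_s(t)$ by $\log(1+t(e^x-1))=\sum_{s\ge1}G_s(t)x^s/s!$. Expanding the logarithm gives integer coefficients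
\begin{equation}\label{eq:G}
[t^i]G_s=(-1)^{i-1}(i-1)!\,S(s,i),
\end{equation}
where $[t^i]$ denotes the coefficient of $t^i$. Let $\mathfrak p_s$ be the $s$-th power sum of the classes $c_1(L_j)$. Then
\begin{equation}\label{eq:chgamma}
\sum_i ch(\gamma^i)\,t^i=\exp\sum_{s\ge1}G_s(t)\,\frac{\mathfrak p_s}{s!}.
\end{equation}
Regard classes on $BU(n)$ as polynomials in the variables $c_1,\dots,c_n$, with $c_a=0$ for $a>n$, and call monomials with one, two, or at least three factors linear, quadratic, or cubic. From $\sum_s(-1)^{s-1}\mathfrak p_st^s/s=\log(1+\sum_jc_jt^j)$ we get, modulo cubic terms,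
\begin{equation}\label{eq:newton}
\mathfrak p_s\equiv(-1)^{s-1}s\,c_s+(-1)^s\,\frac s2\sum_{a+b=s}c_ac_b\qquad\text{(ordered pairs $(a,b)$)}.
\end{equation}

\begin{lemma}\label{lem:beta}
For $m<i\le n$,
\begin{equation}\label{eq:chbeta}
ch_s(\beta_i)=(-1)^{s-1}\frac{[t^i]G_s}{(s-1)!}\,\sigma y_{2s-1}\quad(i\le s\le n),
\end{equation}
and $ch_s(\beta_i)=0$ for all other $s$. In particular $ch(\beta_i)=\sigma y_{2i-1}+{}$terms of higher degree. The products of distinct $\beta_i$ form a $\mathbb Z$-basis of $K^*(W)=K^0(W)\oplus K^{-1}(W)$.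
\end{lemma}

\begin{proof}
By \eqref{eq:chgamma} and \eqref{eq:newton} the linear part of $ch_s(\gamma^i)$ is $(-1)^{s-1}[t^i]G_s\,c_s/(s-1)!$, which is $0$ for $s<i$ and for $s>n$, and is $c_i$ for $s=i$. Every other monomial of $ch_s(\gamma^i)\in I\otimes\mathbb Q$ is the product of some $c_a$, $a>m$, with a class of positive degree on $BU(n)$. It pulls back to $0$ in $H^*(CW,W;\mathbb Q)$, because the second factor pulls back to the contractible space $CW$. This proves \eqref{eq:chbeta}.

On $K^{-1}(W)$ consider $\sigma^{-1}ch$, and on $K^0(W)$ consider $ch$; together they give a map $K^*(W)\to H^*(W;\mathbb Q)$ that is multiplicative up to sign, products being formed with Bott periodicity. Let $K_{(p)}$ be the kernel of the restriction of $K^*(W)$ to the $(p-1)$-skeleton. As $H^*(W)$ is torsion-free, the Atiyah--Hirzebruch spectral sequence collapses, $K_{(p)}/K_{(p+1)}\cong H^p(W)$, and the class of an element of $K_{(p)}$ is the degree $p$ term of its Chern character, the lower terms being zero. So the Chern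 character of an element of $K_{(p)}$ outside $K_{(p+1)}$ starts exactly in degree $p$, and conversely an element whose Chern character starts in degree $p$ lies in $K_{(p)}$. The leading terms of the products of distinct $\beta_i$ are, up to sign, the monomials in the $y_{2i-1}$, a basis of $H^*(W)$. The products therefore give a basis of each quotient $K_{(p)}/K_{(p+1)}$, hence of $K^*(W)$.
\end{proof}

\begin{remark}\label{rem:stable}
The class $\beta_{m+1}$ has $c_{m+1}(\beta_{m+1})=(-1)^m\,m!\,\sigma y_{2m+1}$, so it is represented by a map $W\to U$ that pulls $x_{2m+1}$ back to $\pm m!\,y_{2m+1}$: the stable problem always has a solution. The Chern classes $c_s(\beta_{m+1})$ with $s>n$ vanish, so they do not obstruct deforming this map into $U(n)$. Moreover the pair $(U,U(n))$ is $2n$-connected, because $U(N+1)/U(N)=S^{2N+1}$; so the deformation exists over the $2n$-skeleton of $W$. The manifold $W_{5,2}$ is an $S^7$-bundle over $S^9$, with cells in dimensions $0,7,9,16$. There the obstruction must come from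 the top cell, which is dual to the product $y_7y_9$.
\end{remark}

From now on $m=3$, $n\ge5$, $W=U(n)/U(3)$ with base coset $w_0$, $I=(c_4,\dots,c_n)$, and $\varphi\colon W\to U(n)$ is a map. Let $\xi\in\tilde K^0(\Sigma W)=K^{-1}(W)$ be the class of
\begin{equation}\label{eq:xi}
\Sigma W\xrightarrow{\ \Sigma\varphi\ }\Sigma U(n)\xrightarrow{\ \varepsilon\ }BU(n)\to BU .
\end{equation}
By Lemma~\ref{lem:beta},
\begin{equation}\label{eq:xiexp}
\xi=\sum_{i=4}^nu_i\beta_i+\Theta,\qquad u_i\in\mathbb Z,\qquad u:=u_4,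
\end{equation}
where $\Theta$ is an integral combination of products of $l$ distinct $\beta_i$ with $l\ge3$ odd. For $n=5$ there are only two generators and $\Theta=0$. Only $\beta_4$ contributes to $ch_4(\xi)$, so $c_4(\xi)=-3!\,ch_4(\xi)=-6u\,\sigma y_7$. On the other hand $c_4(\xi)=\sigma\varphi^*x_7$ by construction. By \eqref{eq:deg},
\[
\deg\varphi=-6u ,
\]
and Theorem~\ref{thm:B} says that $u$ is even.

\section{Relative Chern classes and the case $W_{5,2}$}\label{sec:rel}

We must use that $\xi$ comes from a bundle of rank $n$, and by Remark~\ref{rem:stable} the vanishing of $c_s(\xi)$ for $s>n$ is not enough. The rank condition says more once $\xi$ is extended over a larger space.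

\begin{lemma}\label{lem:rel}
Let $Z_0\subset Z$ be a cofibration of connected spaces, and let $\hat\xi\in\tilde K^0(Z)$ restrict on $Z_0$ to the class of a map $Z_0\to BU(n)\to BU$. Suppose that the product of a class in $H^*(Z,Z_0;\mathbb F_2)$ with a class of positive degree in $H^*(Z;\mathbb F_2)$ is always $0$ in $H^*(Z,Z_0;\mathbb F_2)$. Then there are classes $R_i\in H^{2i+2}(Z,Z_0;\mathbb F_2)$, $i\ge n$, such that $R_i$ maps to $c_{i+1}(\hat\xi)$ in $H^*(Z;\mathbb F_2)$ and
\begin{equation}\label{eq:R1}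
Sq^2R_i=i\,R_{i+1},\qquad Sq^4R_i=\binom i2R_{i+2}.
\end{equation}
\end{lemma}

\begin{proof}
By the homotopy extension property $\hat\xi$ is represented by a map of pairs $(Z,Z_0)\to(BU,BU(n))$. As in Section~\ref{sec:coh}, $H^*(BU,BU(n);\mathbb F_2)$ is the ideal $(c_{n+1},c_{n+2},\dots)$ of $H^*(BU;\mathbb F_2)$. Let $R_i$ be the pull-back of $c_{i+1}$. Wu's formulas
\[
Sq^2c_s=c_1c_s+(s-1)c_{s+1},\qquad Sq^4c_s=c_2c_s+(s-2)c_1c_{s+1}+\binom{s-1}2c_{s+2}
\]
hold in the ideal for $s=i+1>n$. The terms $c_1c_s$, $c_2c_s$, $c_1c_{s+1}$ pull back to products of a relative class with $c_1(\hat\xi)$ or $c_2(\hat\xi)$, which vanish.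
\end{proof}

The images of the relations \eqref{eq:R1} in $H^*(Z;\mathbb F_2)$ are instances of Wu's formulas for $\hat\xi$. The new information lies in the kernel of $H^*(Z,Z_0;\mathbb F_2)\to H^*(Z;\mathbb F_2)$, that is, in the coboundaries of classes of $Z_0$. We shall build a pair with $Z_0\simeq\Sigma W$ for which this kernel consists of the coboundaries of the products $\sigma(y_{2a-1}y_{2b-1})$.

The outcome is a system of polynomials. Let
\[
\mathcal P=\mathbb F_2[z_1,z_2]/(z_1^n,z_2^n)=H^*(\mathbb{CP}^{n-1}\times\mathbb{CP}^{n-1};\mathbb F_2).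
\]
From $Sq^{2j}z^p=\binom pjz^{p+j}$, the vanishing of odd squares, and the Cartan formula,
\begin{align*}
Sq^2(z_1^pz_2^q)&=p\,z_1^{p+1}z_2^q+q\,z_1^pz_2^{q+1},\\
Sq^4(z_1^pz_2^q)&=\binom p2z_1^{p+2}z_2^q+pq\,z_1^{p+1}z_2^{q+1}+\binom q2z_1^pz_2^{q+2}.
\end{align*}

\begin{proposition}\label{prop:key}
Let $n\ge5$, let $\varphi\colon W\to U(n)$ be a map, and let $u$ be as in \eqref{eq:xiexp}. There are homogeneous polynomials $R_i\in\mathcal P$ of degree $i-1$, for $i\ge n$, with the following properties. For $0\le p,q\le n-1$ and $p+q+1\ge n$ let $[p,q]\in\mathbb F_2$ be the coefficient of $z_1^pz_2^q$ in $R_{p+q+1}$.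
\begin{itemize}
\item[(R1)] The relations \eqref{eq:R1} hold for all $i\ge n$.
\item[(R2)] $[p,q]=0$ if $q\le2$.
\item[(R3)] $[p,p]=u \bmod 2$ if $p\ge3$ is odd.
\item[(R4)] $[1,q]=0$.
\item[(R5)] $[2,q]=0$ if $q\equiv2\pmod4$.
\end{itemize}
\end{proposition}

The proof occupies Sections~\ref{sec:test} and~\ref{sec:coef}. Here is how the proposition answers the question.

\begin{proof}[Proof of Theorem~\ref{thm:B} for $n=5$]
Exponents are at most $4$, and by (R2) the exponent of $z_2$ is $3$ or $4$. With (R3),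
\[
R_6=[1,4]\,z_1z_2^4+[2,3]\,z_1^2z_2^3,\qquad R_7=[2,4]\,z_1^2z_2^4+u\,z_1^3z_2^3 .
\]
Since $7$ and $\binom62=15$ are odd, (R1) gives $Sq^2R_7=R_8=Sq^4R_6$. We have $Sq^2(z_1^2z_2^4)=0$ and $Sq^2(z_1^3z_2^3)=z_1^4z_2^3+z_1^3z_2^4$. Further $Sq^4(z_1z_2^4)=4z_1^2z_2^5+6z_1z_2^6=0$ and $Sq^4(z_1^2z_2^3)=z_1^4z_2^3+6z_1^3z_2^4+3z_1^2z_2^5=z_1^4z_2^3$. Hence
\[
u\,(z_1^4z_2^3+z_1^3z_2^4)=[2,3]\,z_1^4z_2^3 ,
\]
and the coefficient of $z_1^3z_2^4$ shows that $u$ is even.
\end{proof}

The class $z_1^4z_2^3+z_1^3z_2^4$ that decides the matter is the coboundary of $\sigma(y_7y_9)$ (see the proof of Lemma~\ref{lem:ker}), in accordance with Remark~\ref{rem:stable}. The hypothesis $k\ge2$ enters here too: for $n=4$ the monomial $z_1^3z_2^4$ would be zero, and nothing would follow.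

\section{The test space}\label{sec:test}

The pair $(BU(n),BU(3))$ receives $(CW,W)$, the classes $\tilde\gamma^i$ extend the $\beta_i$ over it, and their Chern classes can be computed. But it has too many products for Lemma~\ref{lem:rel}. We cut it down twice. The base $BU(n)$ is replaced by a suspension $X$ on which every $c_b$ is nonzero. Over one cone of $X$ we keep the fiber $W$, and over the other we replace it by a suspension $A$ that detects every $y_{2a-1}$. What survives of the ideal $I$ is its linear and quadratic part.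

\subsection*{The spaces $Q$ and $A$}
Let $Q=S^1\wedge\mathbb{CP}^{n-1}_+$ and $A=S^1\wedge(\mathbb{CP}^{n-1}/\mathbb{CP}^2)$, where $S^1\subset\mathbb C$ has base point $1$ and $\mathbb{CP}^2$ consists of the lines in $\mathbb C^3$; let $\psi\colon Q\to A$ be the quotient map. Define $\chi\colon Q\to U(n)$ by sending $(\lambda,L)$ to the map that is $\lambda$ on $L$ and $1$ on $L^\perp$. If $L\subset\mathbb C^3$ then $\chi(\lambda,L)\in U(3)$, so $\pi\chi=\alpha\psi$ for a based map $\alpha\colon A\to W$. Let $z$ be the first Chern class of the tautological line bundle $L$ on $\mathbb{CP}^{n-1}$. Then $\tilde H^*(Q)$ has basis $\sigma z^{b-1}$, $1\le b\le n$, and $\psi^*$ is injective with image spanned by $\sigma z^{a-1}$, $4\le a\le n$; we use these names in $\tilde H^*(A)$ too.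

Consider the bundle on $\Sigma Q\simeq S^2\wedge\mathbb{CP}^{n-1}_+$ with clutching function $\chi^{\pm1}$. Its pull-back under the quotient map from $S^2\times\mathbb{CP}^{n-1}$, which is injective on cohomology, is $(H\otimes L)\oplus L^\perp$, where $H$ is the Hopf bundle on $S^2$ or its dual. As $L\oplus L^\perp$ is trivial, the reduced class is $(H-1)\otimes L$, with $ch_s=\pm\sigma^2z^{s-1}/(s-1)!$. On the suspension $\Sigma Q$ this gives
\begin{equation}\label{eq:cQ}
c_b=\pm\sigma^2z^{b-1},\qquad\text{hence}\qquad\chi^*x_{2b-1}=\pm\sigma z^{b-1}\qquad(1\le b\le n).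
\end{equation}
From $\psi^*\alpha^*y_{2a-1}=\chi^*x_{2a-1}$ we get $\alpha^*y_{2a-1}=\pm\sigma z^{a-1}$ for $4\le a\le n$.

Let $\mu\colon Q\times A\to W$, $\mu(v,w)=\chi(v)\cdot\alpha(w)$, be the restriction of the action of $U(n)$ on $W$; it is a based map. Since $\mu(v,\psi(v'))=\pi(\chi(v)\chi(v'))$, the classes $x_{2a-1}$ are primitive, and $(1\times\psi)^*$ is injective by the K\"unneth theorem,
\begin{equation}\label{eq:mu}
\mu^*y_{2a-1}=\pm\sigma z^{a-1}\otimes1\pm1\otimes\sigma z^{a-1}\qquad(4\le a\le n).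
\end{equation}

\subsection*{The pair $(Z,Z_0)$}
Let $X=C_+\cup C_-$ be the union of two cones on $Q$ with $C_+\cap C_-=Q$, so $X\cong\Sigma Q$. Let $P\to X$ be the principal $U(n)$-bundle obtained from $C_\pm\times U(n)$ by gluing $(v,g)\in C_-\times U(n)$ to $(v,\chi(v)g)\in C_+\times U(n)$ for $v\in Q$. Let $V_X$ be the associated vector bundle and $\mathcal W=P/U(3)$ the associated bundle with fiber $W$, glued in the same way. Put
\[
T=(C_+\times W)\cup_{Q\times A}(C_-\times A),
\]
where $(v,w)\in Q\times A\subset C_-\times A$ is glued to $(v,\mu(v,w))\in C_+\times W$. The identity on $C_+\times W$ and $1\times\alpha$ on $C_-\times A$ define a map $T\to\mathcal W$ over $X$.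

Let $M$ be the mapping cylinder of $T\to X$. The mapping cylinder of a projection $C\times Y\to C$ is $C\times CY$. So with
\[
T_+=C_+\times W,\quad M_+=C_+\times CW,\quad B=C_-\times CA,\quad\partial B=Q\times CA\,\cup\,C_-\times A
\]
we have $M=M_+\cup_{Q\times CA}B$, glued by $(v,[w,t])\mapsto(v,[\mu(v,w),t])$. Put $N=M_+\cup T\subset M$ and
\[
Z=M/T,\qquad Z_0=N/T=M_+/T_+ .
\]
The inclusions among $T_+,M_+,T,N,M$ and among $Z_0,Z$ are closed cofibrations, being inclusions of ends of mapping cylinders or pushouts of inclusions of finite complexes; so pairs may be replaced by quotients, and relative cup products are available. The projection $(M_+,T_+)\to(CW,W)$ induces a homotopy equivalence $Z_0\simeq\Sigma W$, since $C_+$ is contractible. The map $(B,\partial B)\to(M,N)$ is a relative homeomorphism, so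
\[
Z/Z_0=M/N=B/\partial B=(C_-/Q)\wedge(CA/A)=\Sigma Q\wedge\Sigma A .
\]
The map $(B,\partial B)\to(Z,Z_0)$ induces an isomorphism on relative cohomology that is compatible with products by absolute classes, and $B$ is contractible. Therefore:
\begin{equation}\label{eq:noprod}
\text{the product }H^*(Z,Z_0;\mathbb F_2)\otimes\tilde H^*(Z;\mathbb F_2)\to H^*(Z,Z_0;\mathbb F_2)\text{ is zero.}
\end{equation}
In the rest of this section coefficients are in $\mathbb F_2$. The group $H^*(Z,Z_0)$ has the basis
\[
w_{b,a}=\sigma^2z^{b-1}\times\sigma^2z^{a-1}\in H^{2a+2b}(Z,Z_0),\qquad1\le b\le n,\quad4\le a\le n .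
\]
Sending $w_{b,a}$ to $z_1^{b-1}z_2^{a-1}$ identifies $H^*(Z,Z_0)$ with the ideal $(z_2^3)\subset\mathcal P$. Steenrod squares commute with $\sigma$ and $\psi^*$ and satisfy the Cartan formula, so this identification commutes with them. A class in $H^{2i+2}(Z,Z_0)$ becomes a polynomial of degree $i-1$.

An equivariant map $P\to EU(n)$ induces a map of pairs $(X,\mathcal W)\to(BU(n),BU(3))$; let
\[
g\colon(M,T)\to(X,\mathcal W)\to(BU(n),BU(3))
\]
be the composite. Over $C=C_\pm$ the bundle $P$ is $C\times U(n)$, and equivariant maps $C\times U(n)\to EU(n)$ correspond to maps $C\to EU(n)$. All of these are homotopic to the constant map at $e_0$. Dividing by $U(3)$ and $U(n)$, we obtain homotopies of maps of pairs: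
\begin{equation}\label{eq:triv}
\begin{aligned}
&g|_{(M_+,T_+)}\simeq\iota\circ\mathrm{pr},&&\mathrm{pr}\colon(M_+,T_+)\to(CW,W),\\
&g|_{(B,\,C_-\times A)}\simeq\iota\circ C\alpha\circ\mathrm{pr},&&\mathrm{pr}\colon(B,C_-\times A)\to(CA,A).
\end{aligned}
\end{equation}

The next lemma says what $g^*\colon I\otimes\mathbb F_2\to H^*(M,T)=\tilde H^*(Z)$ does to nonlinear monomials. Let $\kappa_Z\colon H^*(Z,Z_0)\to\tilde H^*(Z)$ be the natural map.

\begin{lemma}\label{lem:quad}
For $1\le b\le n$ and $4\le a\le n$ we have $g^*(c_bc_a)=\kappa_Z(w_{b,a})$. Cubic monomials in $I$ are mapped to $0$ by $g^*$.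
\end{lemma}

\begin{proof}
Let $\mathbf y_a=g^*c_a\in H^{2a}(M,T)$. For $e\in H^*(BU(n))$, the class $g^*(e\,c_a)$ is the product of $\mathbf y_a$ with the characteristic class $e(V_X)\in H^*(X)=H^*(M)$. For a cubic monomial, $e$ is a product of at least two Chern classes, and $e(V_X)=0$ since $X$ is a suspension.

As $C_+$ is contractible, $c_b(V_X)$ lifts uniquely to $H^{2b}(X,C_+)\cong H^{2b}(C_-,Q)$. This group is $\mathbb F_2$, and $c_b(V_X)\ne0$ by \eqref{eq:cQ}, so the lift corresponds to $\sigma^2z^{b-1}$. Let $\tilde c_b\in H^{2b}(M,M_+)$ be its pull-back under the projection $(M,M_+)\to(X,C_+)$. The relative product $\tilde c_b\,\mathbf y_a\in H^*(M,M_+\cup T)=H^*(M,N)$ maps to $c_b(V_X)\,\mathbf y_a=g^*(c_bc_a)$. We compute it on $(B,\partial B)$. The class $\tilde c_b$ restricts on $(B,Q\times CA)$ to $\sigma^2z^{b-1}\times1$. By \eqref{eq:triv}, $\mathbf y_a$ restricts on $(B,C_-\times A)$ to $1\times\sigma\alpha^*y_{2a-1}=1\times\sigma^2z^{a-1}$. The product is $w_{b,a}$.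
\end{proof}

For $a,b\ge4$ the equality $c_bc_a=c_ac_b$ shows that $w_{b,a}+w_{a,b}$ lies in the kernel of $\kappa_Z$. There is nothing else in even degrees.

\begin{lemma}\label{lem:ker}
The kernel of $\kappa_Z$ on $H^{2s}(Z,Z_0)$ is contained in the span of the classes $w_{a,b}+w_{b,a}$ with $a\ne b$ and $a,b\ge4$.
\end{lemma}

\begin{proof}
The kernel is the image of the coboundary $\delta\colon H^{2s-1}(N,T)\to H^{2s}(M,N)$ of the triple $(M,N,T)$. We compute $\delta$ through the map of triples $(B,\partial B,C_-\times A)\to(M,N,T)$. By excision there is a commutative square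
\[
\begin{array}{ccc}
H^{2s-1}(N,T)&\longrightarrow&H^{2s-1}(\partial B,\,C_-\times A)\\[2pt]
\downarrow{\scriptstyle\cong}&&\downarrow{\scriptstyle\cong}\\[2pt]
H^{2s-1}(M_+,T_+)&\longrightarrow&H^{2s-1}(Q\times CA,\,Q\times A)
\end{array}
\]
whose bottom arrow is induced by the gluing map. Every element on the left is $\mathrm{pr}^*\sigma\eta$ with $\eta\in\tilde H^{2s-2}(W)$. The gluing map followed by $\mathrm{pr}$ is a map $(Q\times CA,Q\times A)\to(CW,W)$ that restricts to $\mu$ on $Q\times A$. So the image of $\mathrm{pr}^*\sigma\eta$ at the bottom right is the coboundary of $\mu^*\eta$ for the pair $(Q\times CA,Q\times A)$. Under the K\"unneth isomorphism $H^*(Q\times CA,Q\times A)=H^*(Q)\otimes H^*(CA,A)$ this coboundary sends $e\otimes e'$ to $e\otimes\sigma e'$ if $e'$ has positive degree, and $e\otimes1$ to $0$. In the same way the coboundary of the triple $(B,\partial B,C_-\times A)$,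
\[
H^*(Q)\otimes H^*(CA,A)\to H^*(C_-,Q)\otimes H^*(CA,A)=H^*(B,\partial B),
\]
sends $e\otimes e''$ to $\sigma e\otimes e''$ if $e$ has positive degree, and $1\otimes e''$ to $0$. Thus $\delta(\mathrm{pr}^*\sigma\eta)$ is $\sigma\otimes\sigma$ applied to the component of $\mu^*\eta$ in $\tilde H^*(Q)\otimes\tilde H^*(A)$.

The class $\eta$ has even positive degree, so it is a sum of products of an even positive number of distinct $y_{2a-1}$. Expand $\mu^*\eta$ by \eqref{eq:mu}. Products vanish in the suspensions $Q$ and $A$, so a nonzero term takes at most one factor from each side. Products of more than two generators therefore contribute $0$, and $y_{2a-1}y_{2b-1}$ contributes $w_{a,b}+w_{b,a}$.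
\end{proof}

\section{The extension of $\xi$ and the coefficients of $R_i$}\label{sec:coef}

Put $\Phi_i=g^*\tilde\gamma^i\in K^0(M,T)=\tilde K^0(Z)$ for $4\le i\le n$. By \eqref{eq:triv}, $\Phi_i$ restricts to $\beta_i$ on $Z_0\simeq\Sigma W$. For $n=5$ this already extends $\xi$. For $n\ge6$ the term $\Theta$ must be extended too, and multiplying the $\Phi_i$ does not help: a product of the $\Phi_i$ restricts to a product in $\tilde K^0(\Sigma W)$, which is zero, and not to the product in $K^*(W)$. The latter is induced by the diagonal of $W$, so we extend the diagonal.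

\begin{lemma}\label{lem:triple}
Each product $\theta=\beta_{i_1}\cdots\beta_{i_l}$ with $l\ge3$ odd has an extension $\hat\theta\in\tilde K^0(Z)$ with $c(\hat\theta)=1$ in $H^*(Z;\mathbb F_2)$.
\end{lemma}

\begin{proof}
For a based space $Y$ let $\bar\Delta_2\colon Y\to Y\wedge Y$ and $\bar\Delta_3\colon Y\to Y\wedge Y\wedge Y=Y^{\wedge3}$ be the reduced diagonals.

\emph{Step 1: $\bar\Delta_3$ is null-homotopic for $Y=Q\times A$.} Write $S^1=[0,1]/\{0,1\}$ and define based homotopies by $h^1_t(s)=\max(0,(1+t)s-t)$ and $h^2_t(s)=\min(1,(1+t)s)$. They start at the identity; $h^1_1$ sends $[0,\frac12]$, and $h^2_1$ sends $[\frac12,1]$, to the base point. Smashing with identities gives based homotopies $f^1_t,f^2_t$ of $Q$ and $k^1_t,k^2_t$ of $A$ starting at the identity, and closed covers $Q=Q_1\cup Q_2$, $A=A_1\cup A_2$ such that $f^j_1$ is trivial on $Q_j$ and $k^j_1$ is trivial on $A_j$. The based homotopy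
\[
(v,w)\mapsto(f^1_tv,k^1_tw)\wedge(f^2_tv,k^2_tw)
\]
deforms $\bar\Delta_2$ to a map $E$. For $w=*$ and $v\in Q_j$ the $j$-th factor of $E(v,w)$ is the base point, and likewise for $v=*$ and $w\in A_j$. So $E=E'\circ p$, where $p\colon Y\to Q\wedge A$ is the quotient map, and
\[
\bar\Delta_3=(\bar\Delta_2\wedge1)\bar\Delta_2\simeq(E'\wedge1)(p\wedge1)\bar\Delta_2 .
\]
The map $(p\wedge1)\bar\Delta_2$ sends $(v,w)$ to $(v\wedge w)\wedge(v,w)$, and it is the start of the homotopy $(v,w)\mapsto(f^1_tv\wedge k^1_tw)\wedge(f^2_tv,k^2_tw)$. At $t=1$ the first factor is the base point if $v\in Q_1$ or $w\in A_1$; otherwise $(v,w)\in Q_2\times A_2$ and the second factor is the base point. So the homotopy ends at the constant map.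

\emph{Step 2: the extension.} Since $\mu$ is based, $\bar\Delta_3\mu=\mu^{\wedge3}\bar\Delta_3\colon Q\times A\to W^{\wedge3}$, and this map is null-homotopic by Step 1. By the homotopy extension property for $(C_-\times A,Q\times A)$ it extends over $C_-\times A$. This extension and the map $C_+\times W\to W\xrightarrow{\bar\Delta_3}W^{\wedge3}$ agree along the gluing and define $\zeta\colon T\to W^{\wedge3}$. Collapsing the end $X$ of the mapping cylinder $M$ to a point gives a map $Z\to\Sigma T$, and the composite $Z\to\Sigma T\xrightarrow{\Sigma\zeta}\Sigma(W^{\wedge3})$ restricts on $Z_0$ to the projection $Z_0\to\Sigma W$ followed by $\Sigma\bar\Delta_3$. As $l-2$ is odd, $\beta_{i_3}\cdots\beta_{i_l}$ lies in $K^{-1}(W)=\tilde K^{-1}(W)$. Let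
\[
\tau\in\tilde K^{-3}(W^{\wedge3})\cong\tilde K^{-1}(W^{\wedge3})=\tilde K^0(\Sigma(W^{\wedge3}))
\]
be the external product of $\beta_{i_1}$, $\beta_{i_2}$ and $\beta_{i_3}\cdots\beta_{i_l}$. Then $(\Sigma\bar\Delta_3)^*\tau=\theta$, so the pull-back $\hat\theta$ of $\tau$ to $Z$ extends $\theta$.

\emph{Step 3: Chern classes.} On the suspension $\Sigma(W^{\wedge3})$ we have $c_s(\tau)=\pm(s-1)!\,ch_s(\tau)$. By \eqref{eq:chbeta} and multiplicativity, $c_s(\tau)$ is a sum of integral classes
$\sigma\bigl(y_{2s_1-1}\times y_{2s_2-1}\times y_{2s_3-1}\cdots y_{2s_l-1}\bigr)$ with coefficients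
\[
\pm\frac{(s-1)!}{\prod_j(s_j-1)!}\prod_{j=1}^l[t^{i_j}]G_{s_j},\qquad 2s-1=\sum_j(2s_j-1).
\]
The degree condition gives $s-1\ge\sum_j(s_j-1)$, so the quotient of factorials is an integer, and $[t^i]G_s$ is even for $i\ge4$ by \eqref{eq:G}. As $H^*(\Sigma(W^{\wedge3}))$ is torsion-free, this rational identity holds integrally, and $c_s(\tau)$ is divisible by $2$ for all $s\ge1$.
\end{proof}

Let $\hat\Theta$ be the combination of the $\hat\theta$ with the coefficients of $\Theta$, and put
\[
\hat\xi=\sum_{i=4}^nu_i\Phi_i+\hat\Theta\in\tilde K^0(Z),\qquad\Gamma=\sum_{i=4}^nu_i\gamma^i\in\tilde K^0(BU(n)).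
\]
Then $\hat\xi$ restricts to $\xi$ on $Z_0$. Since $c(\hat\Theta)=1$ mod $2$, we have $c_s(\hat\xi)=g^*c_s(\Gamma)$ in $H^*(Z;\mathbb F_2)$, with $c_s(\Gamma)\in I$. By Lemma~\ref{lem:quad} only the linear and quadratic parts of $c_s(\Gamma)$ matter, and for $s>n$ there is no linear part. For $s>n$ define integers $\kappa_{b,a}$ by
\[
c_s(\Gamma)\equiv\sum_{\substack{a+b=s\\ b\le a\le n}}\kappa_{b,a}\,c_bc_a\qquad\text{modulo cubic terms};
\]
the monomials that occur lie in $I$, so $a\ge4$.

\begin{lemma}\label{lem:kappa}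
Put $f(s)=\sum_iu_i[t^i]G_s$, $f(a,b)=\sum_iu_i[t^i](G_aG_b)$ and $\nu_{a,b}=\frac{(a+b-1)!}{(a-1)!\,(b-1)!}$. These are integers, and for $a+b>n$
\begin{align*}
\kappa_{b,a}&=f(a)f(b)-f(a+b)-\nu_{a,b}f(a,b)\qquad(b<a),\\
\kappa_{a,a}&=\tfrac12\bigl[f(a)^2-f(2a)-\nu_{a,a}f(a,a)\bigr].
\end{align*}
Every $f(s)$ is even, and $\frac12f(s)\equiv u\,S(s,4)\pmod2$.
\end{lemma}

\begin{proof}
We compute in $H^*(BU(n);\mathbb Q)$, modulo cubic terms, with sums over ordered pairs. Expanding the exponential in \eqref{eq:chgamma} to second order gives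
\[
ch_s(\Gamma)\equiv f(s)\frac{\mathfrak p_s}{s!}+\frac12\sum_{a+b=s}f(a,b)\frac{\mathfrak p_a\mathfrak p_b}{a!\,b!}.
\]
By \eqref{eq:newton}, $\mathfrak p_a\mathfrak p_b\equiv(-1)^{a+b}ab\,c_ac_b$. Hence $\ell_s=(-1)^{s-1}(s-1)!\,ch_s(\Gamma)$ satisfies
\[
\ell_s\equiv f(s)\,c_s-\frac12\sum_{a+b=s}\bigl[f(s)+\nu_{a,b}f(a,b)\bigr]c_ac_b .
\]
By \eqref{eq:cch}, $c_s(\Gamma)\equiv\ell_s+\frac12\sum_{a+b=s}\ell_a\ell_b$, and $\ell_a\ell_b\equiv f(a)f(b)c_ac_b$. So the quadratic part of $c_s(\Gamma)$ is $\frac12\sum_{a+b=s}[f(a)f(b)-f(s)-\nu_{a,b}f(a,b)]c_ac_b$, in which each monomial with $a\ne b$ occurs twice. Finally, by \eqref{eq:G}, $[t^4]G_s=-6S(s,4)$, and $[t^i]G_s$ is divisible by $24$ for $i\ge5$. So $f(s)\equiv-6u\,S(s,4)\pmod{24}$.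
\end{proof}

\begin{example}
Let $n=5$ and $\Gamma=\gamma^4$. Then $G_4=t-7t^2+12t^3-6t^4$, so $f(4)=-6$ and $f(4,4)=2\cdot12+49=73$. Also $f(8)=-6\,S(8,4)=-6\cdot1701$ and $\nu_{4,4}=7!/(3!\,3!)=140$. Hence $\kappa_{4,4}=\frac12(36+10206-10220)=11$, which is odd, as is $u=1$.
\end{example}

\begin{proof}[Proof of Proposition~\ref{prop:key}]
The restriction $\xi$ of $\hat\xi$ to $Z_0\simeq\Sigma W$ is the class of the composite \eqref{eq:xi}, which factors through $BU(n)$. This is the only place where we use that $\varphi$ takes values in $U(n)$ and not merely in $U$. By \eqref{eq:noprod}, Lemma~\ref{lem:rel} applies and yields $R_i\in H^{2i+2}(Z,Z_0;\mathbb F_2)=(z_2^3)\subset\mathcal P$. This gives (R1) and (R2).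

Let $s=i+1>n$. By Lemma~\ref{lem:quad}, $\kappa_Z(R_i)=g^*c_s(\Gamma)=\kappa_Z\bigl(\sum\kappa_{b,a}w_{b,a}\bigr)$. By Lemma~\ref{lem:ker}, $R_i$ differs from $\sum\kappa_{b,a}w_{b,a}$ by a sum of classes $w_{a,b}+w_{b,a}$ with $a\ne b$, $a,b\ge4$. These do not involve $w_{a,a}$, nor $w_{b,a}$ with $b\le3$. Therefore, modulo $2$,
\begin{equation}\label{eq:known}
[a-1,a-1]=\kappa_{a,a}\quad(a\ge4),\qquad[b-1,a-1]=\kappa_{b,a}\quad(b\le3<a).
\end{equation}

(R3) Let $p\ge3$ be odd and $a=p+1$. As $f(a)$ is even, $\frac12f(a)^2$ is even. Modulo $2$,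
\[
\sum_sS(s,4)x^s=\frac{x^4}{(1-x)(1-2x)(1-3x)(1-4x)}\equiv\frac{x^4}{(1-x)^2},
\]
so $S(s,4)\equiv s-3$ for $s\ge4$; thus $S(2a,4)$ is odd and $\frac12f(2a)\equiv u$. Next, $\nu_{a,a}=(2p+1)\binom{2p}p$. The exponent of $2$ in $N!$ is $N$ minus the number of binary digits $1$ of $N$; since $p$ and $2p$ have the same number of such digits, the exponent of $2$ in $\binom{2p}p$ equals that number, which is at least $2$ for odd $p\ge3$. So $\frac12\nu_{a,a}$ is even, and $\kappa_{a,a}\equiv u$.

(R4), (R5) By (R2) we may assume $q\ge3$; put $a=q+1$. For $b<a$, Lemma~\ref{lem:kappa} gives $\kappa_{b,a}\equiv\nu_{a,b}f(a,b)\pmod2$, so it suffices that $\nu_{a,b}$ be even. For $b=2$, $\nu_{a,2}=(a+1)a$ is even. For $b=3$ and $q\equiv2\pmod4$, $\nu_{a,3}=\frac12(a+2)(a+1)a$ is even because $4$ divides $a+1$.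
\end{proof}

\begin{remark}
The value $m=3$ enters through the bound $q\le2$ in (R2) and, decisively, through (R3): the factor $(i-1)!$ in \eqref{eq:G} is $2$ modulo $4$ for $i=4$ and $0$ modulo $4$ for $i\ge5$, so $\frac12f(s)$ modulo $2$ sees $u$ and no other $u_i$. For $m\ge4$ all indices satisfy $i\ge5$, and $\frac12f(s)$ is even whatever the coefficients $u_i$ are.
\end{remark}

\section{The case $n\ge6$}\label{sec:chase}

The general case does not reduce to $n=5$ by restricting $\varphi$ to $W_{5,2}\subset W$: for $n\ge8$ the argument of Remark~\ref{rem:stable} gives a map $W_{5,2}\to U(n)$ pulling $x_7$ back to $\pm6y_7$, since $\dim W_{5,2}=16\le2n$. As $n$ grows, the relations \eqref{eq:R1} start in higher degree, and the value $u$ has to be carried from a diagonal coefficient, where (R3) places it, to a coefficient that (R4) or (R5) controls.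

Comparing coefficients of $z_1^pz_2^q$ in (R1) gives, for $i\ge n$ and $2\le p,q\le n-1$, the following equations in $\mathbb F_2$; the first also holds for $p=1$:
\begin{align}
i\,[p,q]&=(p-1)[p-1,q]+(q-1)[p,q-1]&&(p+q=i),\label{eq:S2}\\
\tbinom i2[p,q]&=\tbinom{p-2}2[p-2,q]+(p-1)(q-1)[p-1,q-1]\notag\\
&\qquad+\tbinom{q-2}2[p,q-2]&&(p+q=i+1).\label{eq:S4}
\end{align}
Recall that $\binom x2$ is odd if and only if $x\equiv2,3\pmod4$.

\begin{proof}[Proof of Theorem~\ref{thm:B} for $n\ge6$]
Let $2r+1$ be the least integer $\ge n$ that is congruent to $3$ modulo $4$. Then $r\ge3$ is odd, $2r\equiv2\pmod4$, and $2r-2\le n\le2r+1$. If $n\le2r-1$ then $r\ge5$, because $n\ge6$. In all cases $r+1\le n-1$. For even $j$ with $0\le j\le r-1$ and $r+j\le n-1$ put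
\[
\rho_j=[r-j,r+j],
\]
a coefficient of $R_{2r+1}$ with both exponents odd. By (R3), $\rho_0=u$.

\emph{Moving along the antidiagonal.} The index $2r+1$ is chosen so that $R_{2r+2}=Sq^2R_{2r+1}$ and $Sq^4R_{2r+2}=0$. Equation \eqref{eq:S2} with $i=2r+1$ at $(r-j+1,r+j)$ and at $(r-j,r+j+1)$ has one odd and one even factor on the right, and gives
\begin{equation}\label{eq:up}
[r-j+1,r+j]=\rho_j,\qquad[r-j,r+j+1]=\rho_j,
\end{equation}
the second when $r+j+1\le n-1$. Let $j\le r-3$. Apply \eqref{eq:S4} with $i=2r+2\equiv0\pmod4$, so that the left side is $0$, at $(r-j+1,r+j+2)$ and at $(r-j,r+j+3)$. The middle terms carry the even factors $r+j+1$ and $r-j-1$ respectively, and the outer coefficients are given by \eqref{eq:up} for $j+2$ and $j$: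
\begin{align*}
\tbinom{r-j-1}2\rho_{j+2}&=\tbinom{r+j}2\rho_j&&\text{if }r+j+2\le n-1,\\
\tbinom{r-j-2}2\rho_{j+2}&=\tbinom{r+j+1}2\rho_j&&\text{if }r+j+3\le n-1.
\end{align*}
As $j$ is even, $r-j\equiv r+j\pmod4$. If $r+j\equiv3$, then $r-j-1\equiv2$ and both binomials in the first equation are odd. If $r+j\equiv1$, then $r-j-2\equiv3$, $r+j+1\equiv2$, and both binomials in the second equation are odd. Hence, for even $j$ with $0\le j\le r-3$,
\begin{equation}\label{eq:step}
\rho_{j+2}=\rho_j\quad\text{if}\quad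
\begin{cases}r+j+3\le n-1,\ \text{or}\\ r+j\equiv3\pmod4\ \text{and}\ r+j+2\le n-1.\end{cases}
\end{equation}

\emph{Case I: $n\in\{2r,2r+1\}$.} Here $n-1\ge2r-1$, and the chain reaches the edge. For $j\le r-5$ we have $r+j+3\le2r-2\le n-1$. For $j=r-3$ we have $r+j=2r-3\equiv3\pmod4$ and $r+j+2=2r-1\le n-1$. By \eqref{eq:step} and (R4),
\[
u=\rho_0=\rho_{r-1}=[1,2r-1]=0 .
\]

\emph{Case II: $n\in\{2r-2,2r-1\}$, $r\ge5$.} Now $z_2^{2r-1}=0$ and the chain stops short of the edge. In exchange $2r-1\ge n$, so $R_{2r}$ and $R_{2r-1}$ are available, and we descend to them. Note that $n-1\ge2r-3\ge7$, so all exponents below are in range. For $j\le r-7$ we have $r+j+3\le2r-4\le n-1$, so \eqref{eq:step} and the second equation of \eqref{eq:up} give $u=\rho_{r-5}=[5,2r-4]$. We use $2r-6\equiv0\pmod4$, so that $\binom{2r-6}2$ is even. Equation \eqref{eq:S4} with $i=2r$, where $\binom{2r}2$ is odd, at $(5,2r-4)$ reads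
\[
[5,2r-4]=\tbinom32[3,2r-4]+4(2r-5)[4,2r-5]+\tbinom{2r-6}2[5,2r-6]=[3,2r-4].
\]
Equation \eqref{eq:S2} with $i=2r-1$ at $(3,2r-4)$ reads
\[
[3,2r-4]=2\,[2,2r-4]+(2r-5)[3,2r-5]=[3,2r-5].
\]
Equation \eqref{eq:S4} with $i=2r-1\equiv1\pmod4$, where $\binom i2$ is even, at $(4,2r-4)$ reads
\[
0=\tbinom22[2,2r-4]+3(2r-5)[3,2r-5]+\tbinom{2r-6}2[4,2r-6]=[3,2r-5],
\]
since $[2,2r-4]=0$ by (R5), as $2r-4\equiv2\pmod4$. Hence $u=[5,2r-4]=[3,2r-4]=[3,2r-5]=0$ in $\mathbb F_2$.

In both cases $u$ is even, and $\deg\varphi=-6u$ is divisible by $12$.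
\end{proof}
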